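# A ZFC construction of $\omega_2$-good points in $\mathbb N^*$

## 1. The theorem and the definition of goodness

**Theorem 1 (ZFC).** There is an $\omega_2$-good point in $\mathbb N^*$; in fact there are $2^{2^\omega}$ of them.

Here $\mathbb N^*=\beta\mathbb N\setminus\mathbb N$ is the Stone–Čech remainder of the discrete space $\mathbb N$. Its points are the nonprincipal ultrafilters on $\mathbb N$. For $B\subseteq\mathbb N$ put $B^*=\{p\in\mathbb N^*:B\in p\}$, and write $A\subseteq^*B$ when $A\setminus B$ is finite. We use three textbook facts: the sets $B^*$ form a base of $\mathbb N^*$; $(A\cap B)^*=A^*\cap B^*$; and $A^*\subseteq B^*$ iff $A\subseteq^*B$ (if $A\setminus B$ is infinite, some nonprincipal ultrafilter contains it). We may replace $\mathbb N$ by any countably infinite set. For a set $I$, $[I]^{<\omega}$ is the set of finite subsets of $I$, and $\mathfrak c=2^\omega$.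

**Definition (Keisler's notion of goodness, for points of a space).** Let $X$ be a topological space, $p\in X$ and $\kappa$ a cardinal. The point $p$ is *$\kappa$-good in $X$* iff for every cardinal $\lambda<\kappa$ and every function $f$ from $[\lambda]^{<\omega}$ to the neighborhoods of $p$ that is *antimonotone* ($\sigma\subseteq\tau\Rightarrow f(\tau)\subseteq f(\sigma)$) there is a function $g$ from $[\lambda]^{<\omega}$ to the neighborhoods of $p$ that is *multiplicative* ($g(\sigma\cup\tau)=g(\sigma)\cap g(\tau)$) and satisfies $g(\sigma)\subseteq f(\sigma)$ for all $\sigma\in[\lambda]^{<\omega}$.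

The $\kappa$-good ultrafilters on a set $D$, in Keisler's sense, are exactly the $\kappa$-good points of $\beta D$. In plain words: $f$ makes one demand for each finite set of indices. A multiplicative $g$ has $g(\sigma)=\bigcap_{\alpha\in\sigma}g(\{\alpha\})$ for nonempty $\sigma$, so it is given by one neighborhood per *single* index. Goodness says that demands on finite sets can always be met by choices made for single indices. Theorem 1 says that for at most $\omega_1$ indices ZFC provides points of $\mathbb N^*$ where this is always possible.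

One fact is quoted and not proved: adding $\omega_2$ Cohen reals to a model of CH gives a model with no $(2^\omega)^+$-good point in $\mathbb N^*$. In that model $2^\omega=\omega_2$, so it has no $\omega_3$-good point. Hence $\omega_2$ cannot be replaced by $\omega_3$ in Theorem 1. Nothing else below depends on this fact.

## 2. Few indices, and a point that is not $\omega_2$-good

**Countably many indices cost nothing.** *Every point of every space is $\omega_1$-good.* Let $\lambda\le\omega$ and let $f$ be antimonotone on $[\lambda]^{<\omega}$. Put $g(\emptyset)=f(\emptyset)$ and $g(\sigma)=\bigcap_{n\in\sigma}f(\{0,\dots,n\})$ for $\sigma\neq\emptyset$. With $m=\max\sigma$ we get $g(\sigma)\subseteq f(\{0,\dots,m\})\subseteq f(\sigma)$. Multiplicativity is clear for nonempty sets, and $g(\sigma)\subseteq f(\sigma)\subseteq f(\emptyset)=g(\emptyset)$ takes care of $\emptyset$. The trick is that index $n$ handles *all* demands whose largest index is $n$, and there are finitely many of them. With $\omega_1$ indices, index $\alpha$ has countably many demands below it.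

We first remove the topology from the case of $\omega_1$ indices.

**Lemma 2.1.** *Let $p\in\mathbb N^*$. Suppose that for every antimonotone $f_1:[\omega_1]^{<\omega}\to p$ there are $C_\alpha\in p$ ($\alpha<\omega_1$) with $\bigcap_{\alpha\in\sigma}C_\alpha\subseteq^*f_1(\sigma)$ for all finite nonempty $\sigma\subseteq\omega_1$. Then $p$ is $\omega_2$-good.*

*Proof.* Let $\lambda\le\omega_1$ and let $f$ be antimonotone from $[\lambda]^{<\omega}$ to neighborhoods of $p$. The map $\sigma\mapsto f(\sigma\cap\lambda)$ on $[\omega_1]^{<\omega}$ is antimonotone, and a multiplicative refinement of it restricts to one of $f$. So let $\lambda=\omega_1$. Choose $B_\sigma\in p$ with $B_\sigma^*\subseteq f(\sigma)$, and put $f_1(\sigma)=\bigcap_{\tau\subseteq\sigma}B_\tau\in p$. Then $f_1$ is antimonotone and $f_1(\sigma)^*\subseteq f(\sigma)$. Take $C_\alpha$ for $f_1$, and put $g(\sigma)=\bigcap_{\alpha\in\sigma}C_\alpha^*$ for $\sigma\ne\emptyset$ and $g(\emptyset)=f_1(\emptyset)^*$. Then $g(\sigma)\subseteq f_1(\sigma)^*\subseteq f(\sigma)$. Multiplicativity is clear for nonempty sets, and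 $g(\sigma)\subseteq f_1(\sigma)^*\subseteq f_1(\emptyset)^*=g(\emptyset)$ covers the case of $\emptyset$. $\blacksquare$

From now on fix injections $e_\alpha:\alpha\to\omega$ for $\alpha<\omega_1$. (For instance $e_\omega(m)=m$; and $e_{\omega+1}(m)=m+1$, $e_{\omega+1}(\omega)=0$.)

**Example 2.2: a point that is not $\omega_2$-good.** Let $\mathcal U,\mathcal V$ be nonprincipal ultrafilters on $\omega$. For $X\subseteq\omega\times\omega$ let $X_m=\{n:(m,n)\in X\}$, and let $p=\{X:\{m:X_m\in\mathcal V\}\in\mathcal U\}$, a nonprincipal ultrafilter on the countable set $\omega\times\omega$. Let $v(m,n)=m$. Then $\{v>j\}\in p$ for all $j$, so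
$$f(\sigma)=\{x:v(x)>e_\alpha(\beta)\text{ for all }\beta<\alpha\text{ in }\sigma\}^*$$
is an antimonotone map from $[\omega_1]^{<\omega}$ to neighborhoods of $p$. Suppose $g$ is a multiplicative refinement, and choose $C_\alpha\in p$ with $C_\alpha^*\subseteq g(\{\alpha\})$. For $\beta<\alpha$ we have $C_\alpha^*\cap C_\beta^*\subseteq g(\{\alpha,\beta\})\subseteq f(\{\alpha,\beta\})$, that is, $C_\alpha\cap C_\beta\subseteq^*\{v>e_\alpha(\beta)\}$. For each $\alpha$ pick $m_\alpha$ with $(C_\alpha)_{m_\alpha}\in\mathcal V$. Some $m$ equals $m_\alpha$ for all $\alpha$ in an uncountable set $\Lambda$. Pick $\alpha\in\Lambda$ with $\Lambda\cap\alpha$ infinite. Since $e_\alpha$ is injective, some $\beta\in\Lambda\cap\alpha$ has $e_\alpha(\beta)\ge m$. Now $(C_\alpha)_m\cap(C_\beta)_m\in\mathcal V$ is infinite, so $C_\alpha\cap C_\beta$ has infinitely many points with $v=m\le e_\alpha(\beta)$, a contradiction.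

## 3. P-points, and the theorem under CH

**Definition.** A point $p\in\mathbb N^*$ is a *P-point* if for any countably many members of $p$ some $Z\in p$ is $\subseteq^*$ each of them.

**Lemma 3.1.** *Every P-point of $\mathbb N^*$ is $\omega_2$-good.*

*Proof.* Given $f_1$ as in Lemma 2.1, index $\alpha$ has only countably many demands $f_1(\tau\cup\{\alpha\})$ with $\tau\subseteq\alpha$ finite. Take $C_\alpha\in p$ with $C_\alpha\subseteq^*$ all of them. If $\alpha=\max\sigma$, then $\bigcap_{\delta\in\sigma}C_\delta\subseteq C_\alpha\subseteq^*f_1(\sigma)$. $\blacksquare$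

**Lemma 3.2 (W. Rudin).** *Under CH there are $2^{2^\omega}$ P-points.*

*Proof.* Enumerate $\mathcal P(\mathbb N)=\{X_\alpha:\alpha<\omega_1\}$. By recursion on the length of $s\in2^{<\omega_1}$ define infinite $A_s\subseteq\mathbb N$ with $A_t\subseteq^*A_s$ for $t\supseteq s$. Let $A_\emptyset=\mathbb N$. At limit lengths let $A_s$ be an infinite set that is $\subseteq^*$ every member of the countable $\subseteq^*$-decreasing family $\{A_{s\restriction\beta}:\beta<\operatorname{lh}(s)\}$; it is found by diagonalizing along a cofinal $\omega$-sequence. If $\operatorname{lh}(s)=\alpha$, let $A_{s0},A_{s1}$ be disjoint infinite subsets of $A_s\cap X_\alpha$ if this set is infinite, and of $A_s\setminus X_\alpha$ otherwise. For $b\in2^{\omega_1}$ let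
$$p_b=\{X:A_{b\restriction\alpha}\subseteq^*X\text{ for some }\alpha<\omega_1\}.$$
This is a proper filter containing all cofinite sets, and it contains $X_\alpha$ or its complement by the choice of $A_{b\restriction(\alpha+1)}$. So it is a nonprincipal ultrafilter. It is a P-point: given countably many members, choose $\alpha<\omega_1$ above all their witnesses; then $A_{b\restriction\alpha}\in p_b$ is $\subseteq^*$ each of them. If $b\ne b'$ first differ after $s$, then $p_b$ and $p_{b'}$ contain the disjoint sets $A_{s0},A_{s1}$ respectively, or vice versa. So there are $2^{\omega_1}=2^{2^\omega}$ such points. $\blacksquare$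

This proves Theorem 1 under CH. Without CH the enumeration of $\mathcal P(\mathbb N)$ is longer than $\omega_1$. At a stage of cofinality $\omega_1$ the recursion would need an infinite set almost contained in each member of an uncountable decreasing family, and the diagonal argument, which runs along an $\omega$-sequence, does not give one. So we want $\omega_2$-good points that need not be P-points.

For a non-P-point, the recipe of Lemma 3.1 asks too much. Let $W_0\supseteq W_1\supseteq\cdots$ be members of $p$ with no $Z\in p$ almost contained in all of them, and let $f_1(\sigma)=\bigcap_{m\in\sigma\cap\omega}W_m$. At $\alpha=\omega$ the recipe asks for exactly such a $Z$. Yet the choice $C_m=W_m$ for $m<\omega$ and $C_\alpha=\mathbb N$ for $\alpha\ge\omega$ meets all demands. The set $C_\alpha$ need not satisfy the demand $f_1(\tau\cup\{\alpha\})$ by itself: it only has to do so on $\bigcap_{\beta\in\tau}C_\beta$.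

## 4. Goodness away from P-points

**Letting a point choose how many demands it meets.** Let $f_1:[\omega_1]^{<\omega}\to p$ be antimonotone. For $\alpha<\omega_1$ and $n<\omega$ put
$$V^\alpha_n=f_1\bigl(\{\alpha\}\cup\{\beta<\alpha:e_\alpha(\beta)<n\}\bigr).\tag{1}$$
The argument of $f_1$ is finite because $e_\alpha$ is injective. So $V^\alpha_n\in p$, the sequence decreases in $n$, and
$$V^\alpha_n\subseteq f_1(\tau\cup\{\alpha\})\quad\text{whenever }\tau\subseteq\{\beta<\alpha:e_\alpha(\beta)<n\}.\tag{2}$$
Lemma 3.1 puts $C_\alpha$ almost inside every $V^\alpha_n$. We now let each point $x\in C_\alpha$ choose its own $n=u_\alpha(x)$.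

**Lemma 4.1.** *Suppose there are $C_\alpha\in p$ and $u_\alpha:C_\alpha\to\omega$ ($\alpha<\omega_1$) such that*

1. *$x\in V^\alpha_{u_\alpha(x)}$ for all $x\in C_\alpha$;*
2. *for $\beta<\alpha$, $u_\alpha(x)>e_\alpha(\beta)$ for all but finitely many $x\in C_\alpha\cap C_\beta$.*

*Then $\bigcap_{\delta\in\sigma}C_\delta\subseteq^*f_1(\sigma)$ for all finite nonempty $\sigma\subseteq\omega_1$.*

*Proof.* Let $\alpha=\max\sigma$ and $\tau=\sigma\setminus\{\alpha\}$. By 2, all but finitely many $x\in\bigcap_{\delta\in\sigma}C_\delta$ satisfy $u_\alpha(x)>e_\alpha(\beta)$ for every $\beta\in\tau$. For such $x$, 1 and (2) give $x\in V^\alpha_{u_\alpha(x)}\subseteq f_1(\tau\cup\{\alpha\})=f_1(\sigma)$. $\blacksquare$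

Condition 1 wants $u_\alpha$ small, and condition 2 wants it large. The whole construction serves this conflict.

**Definition.** Let $p\in\mathbb N^*$. A function $v:\mathbb N\to\omega$ is *$p$-infinite* if $\{v\ge n\}\in p$ for all $n$. Write $u\le_pv$ for $\{u\le v\}\in p$. Let $\mathrm{lcf}(p)$ be the least size of a set of $p$-infinite functions that is $\le_p$-coinitial among the $p$-infinite functions, that is, every $p$-infinite $v$ has a member $u\le_pv$ of the set.

The identity is $p$-infinite for every $p\in\mathbb N^*$, and in Example 2.2 so is $v(m,n)=m$. If $u$ is $p$-infinite, then so is $\max(u-1,0)$, which is smaller than $u$ on $\{u\ge1\}\in p$. So no single function is coinitial.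

**Lemma 4.2.** *$p$ is a P-point iff for every $p$-infinite $v$ there is $Z\in p$ with $Z\cap\{v\le n\}$ finite for all $n$.*

*Proof.* If $p$ is a P-point, take $Z\in p$ with $Z\subseteq^*\{v\ge n\}$ for all $n$. Conversely let $X_0,X_1,\dots\in p$. Put $W_0=\mathbb N$ and $W_n=\bigcap_{i<n}X_i\setminus\{0,\dots,n-1\}$. These are decreasing members of $p$, and $x\notin W_{x+1}$. So $w(x)=\max\{n:x\in W_n\}$ is defined, and $\{w\ge n\}=W_n$; thus $w$ is $p$-infinite. Take $Z\in p$ for $w$. Then $Z\setminus W_{n+1}=Z\cap\{w\le n\}$ is finite, so $Z\subseteq^*W_{n+1}\subseteq X_n$ for each $n$. $\blacksquare$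

For instance, the point of Example 2.2 is not a P-point: each $Z\in p$ has an infinite section $Z_m$, on which $v=m$.

We can now state the other results.

**Theorem 2.** If $\kappa$ is regular and $\omega_2\le\kappa\le\mathfrak c$, there are $2^{2^\omega}$ points of $\mathbb N^*$ that are $\omega_2$-good, are not P-points, and have $\mathrm{lcf}=\kappa$.

**Theorem 3.** Let $\kappa\ge\omega$ be a cardinal and let $p\in\mathbb N^*$ be $\kappa^+$-good and not a P-point. Then any $\kappa$ many $p$-infinite functions have a $p$-infinite $\le_p$-lower bound. Consequently: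

- (a) every $(2^\omega)^+$-good point of $\mathbb N^*$ is a P-point;
- (b) an $\omega_2$-good non-P-point exists in $\mathbb N^*$ iff CH fails.

**Theorem 4.** A non-P-point $p\in\mathbb N^*$ is $\omega_2$-good iff

- (i) any $\omega_1$ many $p$-infinite functions have a $p$-infinite $\le_p$-lower bound, and
- (ii) for each $p$-infinite $u$ there are $C_\alpha\in p$ ($\alpha<\omega_1$) with $C_\alpha\cap C_\beta\subseteq^*\{u>e_\alpha(\beta)\}$ for all $\beta<\alpha$.

Theorems 3 and 4 describe what a good non-P-point looks like, so we prove them first. Part (b) of Theorem 3 must wait for Theorem 2.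

**Proof of the main statement of Theorem 3.** The purpose is to code "$b$ lies below all $v_\alpha$" into one antimonotone $f$. By Lemma 4.2 fix a $p$-infinite $w$ such that no $Z\in p$ has $Z\cap\{w\le n\}$ finite for all $n$. Let $v_\alpha$ ($\alpha<\kappa$) be $p$-infinite. Replacing $v_\alpha$ by $\min(v_\alpha,w)$, we may assume $v_\alpha\le w$. Use the disjoint union $\omega\sqcup\kappa$, which has size $\kappa$, as index set, and let
$$f(\sigma)=\{x:v_\alpha(x)>n\text{ for all }n\in\sigma\cap\omega,\ \alpha\in\sigma\cap\kappa\}^*.$$
This is antimonotone, with values neighborhoods of $p$. Let $g$ be a multiplicative refinement, and choose $D_\xi\in p$ with $D_\xi^*\subseteq g(\{\xi\})$ for $\xi\in\omega\sqcup\kappa$. For $n\in\omega$ and $\alpha\in\kappa$ we have $D_n^*\cap D_\alpha^*\subseteq g(\{n,\alpha\})\subseteq f(\{n,\alpha\})$, so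
$$D_n\cap D_\alpha\subseteq^*\{v_\alpha>n\}.\tag{3}$$
Let $b(x)=\max\{n\le w(x):x\in\bigcap_{i<n}D_i\}$. Then $\{b\ge n\}=\{w\ge n\}\cap\bigcap_{i<n}D_i\in p$, so $b$ is $p$-infinite.

We claim $b\le_pv_\alpha$ for every $\alpha<\kappa$. Otherwise $Z=D_\alpha\cap\{b>v_\alpha\}\in p$. If $x\in Z$ and $v_\alpha(x)=m$, then $b(x)\ge m+1$, so $x\in D_m\cap D_\alpha\cap\{v_\alpha\le m\}$, a finite set by (3). So $Z\cap\{v_\alpha=m\}$ is finite for each $m$, and hence $Z\cap\{v_\alpha\le n\}$ is finite for each $n$. As $v_\alpha\le w$, also $Z\cap\{w\le n\}\subseteq Z\cap\{v_\alpha\le n\}$ is finite for each $n$. This contradicts the choice of $w$. $\blacksquare$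

**Proof of Theorem 3(a).** There are $2^\omega$ functions $\mathbb N\to\omega$. If a $(2^\omega)^+$-good $p$ were not a P-point, then all $p$-infinite functions would have a common $p$-infinite lower bound $b$. But $\max(b-1,0)$ is $p$-infinite and strictly below $b$ on a member of $p$. $\blacksquare$

**Proof of Theorem 4.** ($\Rightarrow$) (i) is Theorem 3 with $\kappa=\omega_1$. For (ii) argue as in Example 2.2: apply $\omega_2$-goodness to $f(\sigma)=\{x:u(x)>e_\alpha(\beta)\text{ for all }\beta<\alpha\text{ in }\sigma\}^*$ and choose $C_\alpha\in p$ with $C_\alpha^*\subseteq g(\{\alpha\})$. Then $C_\alpha^*\cap C_\beta^*\subseteq g(\{\alpha,\beta\})\subseteq f(\{\alpha,\beta\})$, which is (ii).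

($\Leftarrow$) We verify the hypothesis of Lemma 2.1. Given $f_1$, define $V^\alpha_n$ by (1) and let $v_\alpha(x)=\max(\{n\le x:x\in V^\alpha_n\}\cup\{0\})$. It is $p$-infinite because $\{v_\alpha\ge n\}\supseteq V^\alpha_n\setminus\{0,\dots,n-1\}$. By (i) there is a $p$-infinite $u$ with $u\le_pv_\alpha$ for all $\alpha<\omega_1$. Take $C_\alpha$ for $u$ from (ii), and put $C'_\alpha=C_\alpha\cap\{u\le v_\alpha\}\cap V^\alpha_0\in p$. Then Lemma 4.1 applies to the sets $C'_\alpha$ and the functions $v_\alpha{\restriction}C'_\alpha$. Condition 1 holds by the definition of $v_\alpha$ if $v_\alpha(x)>0$, and because $x\in V^\alpha_0$ if $v_\alpha(x)=0$. Condition 2 holds because $v_\alpha\ge u>e_\alpha(\beta)$ on all but finitely many points of $C'_\alpha\cap C'_\beta$. $\blacksquare$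

## 5. What one matrix should do, and why we need many

We build an ultrafilter $p$ on a countable set $S$ in stages and use Lemma 4.1. Suppose a filter $p'$ has been built so far. Fix, before seeing any $f_1$, partial functions $u_\alpha$ from $S$ to $\omega$ ($\alpha<\omega_1$) with domains $C_\alpha$, and let $A^\alpha_n=\{u_\alpha\le n\}$. Call such an array a matrix. We ask for two properties.

1. For $\beta<\alpha$, $u_\alpha>e_\alpha(\beta)$ on all but finitely many points of $C_\alpha\cap C_\beta$. Hence $A^\alpha_n\cap C_\beta$ is finite if $n\le e_\alpha(\beta)$.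
2. For finitely many $\alpha_0,\dots,\alpha_{m-1}$ and all large $n$, the set $\bigcap_iA^{\alpha_i}_n$ meets every member of $p'$.

Given decreasing sequences $\vec V^i$ of members of $p'$, property 2 lets us add to $p'$ the sets $\{s\in C_{\alpha_i}:s\in V^i_{u_{\alpha_i}(s)}\}$. Indeed, if $B\in p'$, take a point $s$ of $B\cap\bigcap_iV^i_n\cap\bigcap_iA^{\alpha_i}_n$. Then $u_{\alpha_i}(s)\le n$, so $s\in V^i_n\subseteq V^i_{u_{\alpha_i}(s)}$. After that, property 1 and Lemma 4.1 serve every $f_1$ with values in $p'$, all with the same matrix. This matters, because there are $2^{\omega_1}$ antimonotone maps $[\omega_1]^{<\omega}\to p$, and we may not assume $2^{\omega_1}=\mathfrak c$. A list of length $\mathfrak c$ treating one map per step might miss some.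

The new filter has new members, hence new $f_1$. So we want a chain of filters $p_\gamma$ ($\gamma<\kappa$) with $\kappa$ regular and $\kappa\ge\omega_2$, with a fresh matrix at each step. Then any $\omega_1$ members of $p=\bigcup_\gamma p_\gamma$ lie in one $p_\gamma$. But $p$ must also decide every subset of $S$, and no $p_\gamma$ may already be an ultrafilter on $S$. In fact, suppose $p'$ is a nonprincipal ultrafilter on $S$ with property 2. Then for each $\alpha$ the set $A^\alpha_n$ meets every member of $p'$ for large $n$, so $A^\alpha_n\in p'$, and all $C_\beta\in p'$. Take $\alpha=\omega$, such an $n$, and $\beta<\omega$ with $e_\omega(\beta)\ge n$: then $A^\omega_n\cap C_\beta\in p'$ is finite by property 1, a contradiction.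

So we must say which subsets of $S$ may be decided at stage $\gamma$ without harming the matrices with index $\ge\gamma$. The answer will be an algebra $\mathfrak B_\gamma\subseteq\mathcal P(S)$. We need that $\bigcup_{\gamma<\kappa}\mathfrak B_\gamma=\mathcal P(S)$. This will come from a chain condition (antichains of size at most $\omega_1$) together with one well-chosen filter $F$.

## 6. $\kappa$ many matrices on a countable set

**Warm-up: $\mathfrak c$ independent sets.** Fix distinct $z_i\in2^\omega$ ($i<\mathfrak c$). On the countable set of pairs $(k,\varepsilon)$ with $k\in\omega$ and $\varepsilon:2^k\to2$, let $E_i=\{(k,\varepsilon):\varepsilon(z_i{\restriction}k)=1\}$. For distinct $i_1,\dots,i_m$ and any prescribed values, once $k$ is so large that the $z_{i_j}{\restriction}k$ are distinct we may choose $\varepsilon$ freely at these nodes. So every finite Boolean combination of the $E_i$ has a point at every large level $k$. A point of level $k$ sees an index only through a finite approximation, and finitely many indices are told apart at large levels.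

**Coding $e_\alpha$ at level $k$.** For a matrix we let a point assign the values $u_\alpha$ to approximations of $\alpha$. It must respect $u_\alpha>e_\alpha(\beta)$, so the approximation must show $e_\alpha(\beta)$, and it must show which of the two indices is larger. Fix distinct $x_\alpha\in2^\omega$ ($\alpha<\omega_1$). Let $T_k$ be the finite set of pairs $t=(a,b)$ with $a\in2^k$ and $b$ a partial function from $k$ to $2^k$. Let
$$t_\alpha(k)=\bigl(x_\alpha{\restriction}k,\ \langle x_{e_\alpha^{-1}(n)}{\restriction}k:n\in k\cap\operatorname{ran}e_\alpha\rangle\bigr)\in T_k.$$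
So $t_\alpha(k)$ carries a name for $\alpha$ and a table of names for the ordinals with $e_\alpha$-value below $k$. For $t=(a,b)$ and $t'=(a',b')$ in $T_k$ let
$$\delta_k(t,t')=\min\bigl(\{n\in\operatorname{dom}b:b(n)=a'\}\cup\{k\}\bigr),$$
the first place where $t'$ is listed in the table of $t$.

**Lemma 6.1.** *If $\beta<\alpha<\omega_1$, then for all large $k$: $t_\alpha(k)\ne t_\beta(k)$ and*
$$\delta_k(t_\alpha(k),t_\beta(k))=e_\alpha(\beta)<\delta_k(t_\beta(k),t_\alpha(k)).$$

*Proof.* The first statement holds since $x_\alpha{\restriction}k\ne x_\beta{\restriction}k$ for large $k$. Let $n=e_\alpha(\beta)$. The equality holds once $k>n$ and $x_\beta{\restriction}k\ne x_{\beta'}{\restriction}k$ for the finitely many $\beta'<\alpha$ with $e_\alpha(\beta')<n$: then $n$ is in the table of $t_\alpha(k)$ with entry $x_\beta{\restriction}k$, and no earlier entry equals it. For the inequality let $N=n+1$. We have $\delta_k(t_\beta(k),t_\alpha(k))\ge N$ once $k\ge N$ and $x_\alpha{\restriction}k\ne x_{\beta'}{\restriction}k$ for the finitely many $\beta'<\beta$ with $e_\beta(\beta')<N$;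 these $\beta'$ differ from $\alpha$ because $\beta'<\beta<\alpha$. $\blacksquare$

Let $H_k$ be the finite set of partial functions $h$ from $T_k$ to $\{0,\dots,k-1\}$ such that
$$\text{for all distinct }t,t'\in\operatorname{dom}h:\quad\delta_k(t,t')<\delta_k(t',t)\ \Rightarrow\ h(t)>\delta_k(t,t').\tag{4}$$
The empty function belongs to $H_k$.

**Example.** Let $e_1(0)=0$, $e_2(0)=0$, $e_2(1)=1$, and let $x_0,x_1,x_2$ begin with $000$, $100$, $010$. At level $3$ we have $t_0=(000,\emptyset)$, $t_1=(100,\{0\mapsto000\})$ and $t_2=(010,\{0\mapsto000,1\mapsto100\})$. Here $\delta_3(t_2,t_1)=1$, $\delta_3(t_2,t_0)=\delta_3(t_1,t_0)=0$, and the other three values are $3$. A function $h$ with domain $\{t_0,t_1,t_2\}$ and values in $\{0,1,2\}$ is in $H_3$ iff $h(t_1)>0$ and $h(t_2)>1$; for instance $t_i\mapsto i$.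

**The matrices.** Let $\kappa$ be regular with $\omega_2\le\kappa\le\mathfrak c$; this $\kappa$ is fixed until the end of Section 9. Let $S$ be the set of triples $s=(k,\varphi,\varepsilon)$ with $k\in\omega$, $\varphi:2^k\to H_k$ and $\varepsilon:2^k\to2$. Each *level* $k$ has finitely many such triples, and at least one. So $S$ is countably infinite, and we use it in place of $\mathbb N$. For $\gamma<\kappa$, $\alpha<\omega_1$, $i<\mathfrak c$, $n<\omega$ and $s=(k,\varphi,\varepsilon)$ put $u^\gamma_\alpha(s)=\varphi(z_\gamma{\restriction}k)(t_\alpha(k))$ if this is defined, $u^\gamma_\alpha(s)=\infty$ otherwise, and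
$$A^{\gamma\alpha}_n=\{u^\gamma_\alpha\le n\},\qquad C^\gamma_\alpha=\{u^\gamma_\alpha<\infty\},\qquad E_i=\{s:\varepsilon(z_i{\restriction}k)=1\}.$$
So $z_\gamma{\restriction}k$ tells a point of level $k$ which function in $H_k$ to use for matrix $\gamma$; here $\kappa\le\mathfrak c$ is used. The sets $E_i$ serve only to count ultrafilters.

**Lemma 6.2.** *If $\beta<\alpha$, then $u^\gamma_\alpha(s)>e_\alpha(\beta)$ for all but finitely many $s\in C^\gamma_\alpha\cap C^\gamma_\beta$. Hence $A^{\gamma\alpha}_n\cap C^\gamma_\beta$ is finite if $n\le e_\alpha(\beta)$.*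

*Proof.* Let $s\in C^\gamma_\alpha\cap C^\gamma_\beta$ have a level $k$ at which the conclusion of Lemma 6.1 holds. Apply (4) to $h=\varphi(z_\gamma{\restriction}k)$, $t=t_\alpha(k)$, $t'=t_\beta(k)$: it says $u^\gamma_\alpha(s)=h(t)>e_\alpha(\beta)$. Only finitely many $s$ lie on the remaining levels. $\blacksquare$

## 7. Finite conditions

**Definition.** Let $\mathbb Q$ be the set of pairs $q=(r_q,n_q)$ where $r_q$ is a finite partial function from $\mathfrak c$ to $2$ and $n_q$ is a finite partial function from $\kappa\times\omega_1$ to $\omega$ that is *admissible*: $n_q(\gamma,\alpha)>e_\alpha(\beta)$ whenever $(\gamma,\alpha),(\gamma,\beta)\in\operatorname{dom}n_q$ and $\beta<\alpha$. Put $q\le q'$ iff $r_q\supseteq r_{q'}$, $\operatorname{dom}n_q\supseteq\operatorname{dom}n_{q'}$ and $n_q\le n_{q'}$ on $\operatorname{dom}n_{q'}$. Let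
$$A_q=\bigcap_{r_q(i)=1}E_i\ \cap\bigcap_{r_q(i)=0}(S\setminus E_i)\ \cap\bigcap_{(\gamma,\alpha)\in\operatorname{dom}n_q}A^{\gamma\alpha}_{n_q(\gamma,\alpha)}.$$

For example, if $e_3(1)=1$, then $\{(\gamma,1)\mapsto m,(\gamma,3)\mapsto n\}$ is admissible iff $n\ge2$, with no restriction on $m$; and pairs with different first coordinates never interfere. Clearly $q\le q'$ implies $A_q\subseteq A_{q'}$. Call $q,q'$ *compatible* if they have a common lower bound. Admissibility is exactly what Lemma 6.2 forces: without it, $A_q$ would be finite. The next lemma is the converse.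

**Lemma 7.1.** *Each $A_q$ is infinite.*

*Proof.* We produce a point of $A_q$ at every large level $k$. Let $k$ be so large that it exceeds all values of $n_q$; that the restrictions to $k$ of the finitely many relevant $z_\gamma,z_i$ are distinct for distinct indices, and likewise those of the relevant $x_\alpha$; and that the conclusion of Lemma 6.1 holds at $k$ for the finitely many relevant pairs. For each relevant $\gamma$ let $\varphi(z_\gamma{\restriction}k)$ be the function $t_\alpha(k)\mapsto n_q(\gamma,\alpha)$ for $(\gamma,\alpha)\in\operatorname{dom}n_q$. It lies in $H_k$: for $\beta<\alpha$, the requirement (4) for $(t_\alpha(k),t_\beta(k))$ reads $n_q(\gamma,\alpha)>e_\alpha(\beta)$, which is admissibility, and the one for $(t_\beta(k),t_\alpha(k))$ is vacuous. Put $\varphi=\emptyset$ at the other nodes, $\varepsilon(z_i{\restriction}k)=r_q(i)$ for $i\in\operatorname{dom}r_q$, and $\varepsilon=0$ elsewhere. Then $(k,\varphi,\varepsilon)\in A_q$. $\blacksquare$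

**Lemma 7.2.** *If $q,q'$ are compatible, they have a greatest lower bound $q\wedge q'$, with $\operatorname{dom}n_{q\wedge q'}=\operatorname{dom}n_q\cup\operatorname{dom}n_{q'}$ and $A_{q\wedge q'}=A_q\cap A_{q'}$. If they are incompatible, $A_q\cap A_{q'}$ is finite.*

*Proof.* If $r_q\cup r_{q'}$ is not a function, then $q,q'$ are incompatible and $A_q\cap A_{q'}=\emptyset$. Otherwise let $n''$ have domain $\operatorname{dom}n_q\cup\operatorname{dom}n_{q'}$ and take the minimum of the available values. If $n''$ is admissible, then $(r_q\cup r_{q'},n'')$ is the greatest lower bound, and its set is $A_q\cap A_{q'}$ because $A^{\gamma\alpha}_m\cap A^{\gamma\alpha}_n=A^{\gamma\alpha}_{\min(m,n)}$. If $n''$ is not admissible, there are $\gamma$ and $\beta<\alpha$ with $(\gamma,\alpha),(\gamma,\beta)\in\operatorname{dom}n''$ and $n''(\gamma,\alpha)\le e_\alpha(\beta)$. A common lower bound $q'''$ is impossible, since $n_{q'''}\le n''$ on $\operatorname{dom}n''$ would violate its admissibility. Moreover $A_q\cap A_{q'}\subseteq A^{\gamma\alpha}_{n''(\gamma,\alpha)}\cap C^\gamma_\beta$ is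 finite by Lemma 6.2. $\blacksquare$

**Lemma 7.3.** *Antichains of $\mathbb Q$ (sets of pairwise incompatible conditions) have size at most $\omega_1$.*

*Proof.* Recall the $\Delta$-system lemma: among $\omega_2$ finite sets (indexed, repetitions allowed) there are $\omega_2$ for which any two have the same intersection, the root. Given $\omega_2$ distinct conditions, apply it to the sets $\{\gamma:\exists\alpha\,(\gamma,\alpha)\in\operatorname{dom}n_q\}$ and then, within the subfamily obtained, to the sets $\operatorname{dom}r_q$. There are at most $\omega_1$ possibilities for the restriction of $n_q$ to (first root)$\times\omega_1$, and finitely many for the restriction of $r_q$ to the second root. So two of the conditions agree on the roots. The union of these two is a pair of functions. It is admissible, because admissibility only relates pairs with the same $\gamma$: over $\gamma$ in the root the two conditions coincide, and any other $\gamma$ occurs in at most one of them. So the union is a condition below both. $\blacksquare$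

**Lemma 7.4.** *If $A_q\cap C^\gamma_\alpha$ is infinite, there is $q_1\le q$ with $\operatorname{dom}n_{q_1}=\operatorname{dom}n_q\cup\{(\gamma,\alpha)\}$.*

*Proof.* If $(\gamma,\alpha)\in\operatorname{dom}n_q$, take $q_1=q$. Otherwise add $(\gamma,\alpha)$ with a value exceeding $e_\alpha(\beta)$ for all $\beta<\alpha$ with $(\gamma,\beta)\in\operatorname{dom}n_q$. This is admissible unless $n_q(\gamma,\alpha')\le e_{\alpha'}(\alpha)$ for some $\alpha'>\alpha$ with $(\gamma,\alpha')\in\operatorname{dom}n_q$. In that case $A_q\cap C^\gamma_\alpha\subseteq A^{\gamma\alpha'}_{n_q(\gamma,\alpha')}\cap C^\gamma_\alpha$ would be finite by Lemma 6.2. $\blacksquare$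

## 8. A maximal filter and the algebras $\mathfrak B_\gamma$

**Step 1: a filter modulo which the $A_q$ are dense.** This step makes every subset of $S$ visible to the conditions. Consider the filters on $S$ that contain all cofinite sets and all of whose members $B$ satisfy: $B\cap A_q$ is infinite for every $q\in\mathbb Q$. By Lemma 7.1 the cofinite filter is one, and unions of chains of such filters are again such. By Zorn's lemma let $F$ be a maximal one. Put
$$F^+=\{Z\subseteq S:S\setminus Z\notin F\},\qquad Z\subseteq_FZ'\ \text{ iff }\ (S\setminus Z)\cup Z'\in F.$$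
We use the following facts.

- $\subseteq_F$ is transitive, because $(S\setminus Z)\cup Z''$ contains $\bigl((S\setminus Z)\cup Z'\bigr)\cap\bigl((S\setminus Z')\cup Z''\bigr)$. Similarly, $Z\subseteq_FZ'$ and $Z\subseteq_FZ''$ imply $Z\subseteq_FZ'\cap Z''$.
- $A_q\in F^+$ for all $q$, since a member $S\setminus A_q$ of $F$ would miss $A_q$.
- Members of $F^+$ are infinite (cofinite sets are in $F$) and meet every $B\in F$ (otherwise $S\setminus Z\supseteq B$ is in $F$).
- If $Z\in F^+$ and $Z\subseteq_FZ'$, then $Z\cap Z'\in F^+$, and hence $Z'\in F^+$: the sets $S\setminus(Z\cap Z')$ and $(S\setminus Z)\cup Z'$ intersect in $S\setminus Z\notin F$, so they are not both in $F$.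
- If $Z\cup Z'\in F^+$, then $Z\in F^+$ or $Z'\in F^+$, since $F$ is closed under intersections.

**Lemma 8.1.** *If $Z\in F^+$, there is $q$ with $A_q\subseteq_FZ$.*

*Proof.* Since $S\setminus Z\notin F$, the (possibly improper) filter generated by $F\cup\{S\setminus Z\}$ properly extends $F$. By maximality of $F$ there are $B\in F$ and $q$ with $B\cap(S\setminus Z)\cap A_q$ finite. So $(S\setminus A_q)\cup Z$ contains $B$ minus a finite set, and is in $F$. $\blacksquare$

**Step 2: sets decided by the first $\gamma$ matrices.** This step defines what may be settled at stage $\gamma$. Say that $q$ *decides* $Z$ if $A_q\subseteq_FZ$ or $A_q\subseteq_FS\setminus Z$. Not both can hold, since then $A_q\subseteq_F\emptyset$, contradicting $A_q\in F^+$. The set of conditions deciding $Z$ is downward closed. For $\gamma\le\kappa$ let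
$$\mathbb Q_\gamma=\{q:\operatorname{dom}n_q\subseteq\gamma\times\omega_1\},\qquad q{\restriction}\gamma=\bigl(r_q,\,n_q{\restriction}(\gamma\times\omega_1)\bigr).$$
By Lemma 7.2, $\mathbb Q_\gamma$ is closed under $\wedge$. The following will be used repeatedly:
$$\text{if }q_0\in\mathbb Q_\gamma,\ q_0\le q{\restriction}\gamma,\text{ then }\bigl(r_{q_0},\,n_{q_0}\cup n_q{\restriction}((\kappa\setminus\gamma)\times\omega_1)\bigr)\text{ is a condition below }q_0\text{ and }q.\tag{5}$$
It is admissible because admissibility concerns only pairs with the same first coordinate. It is below $q$ because below $\gamma$ we have $q_0\le q{\restriction}\gamma$. Now let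
$$\mathfrak B_\gamma=\{Z\subseteq S:\{q\in\mathbb Q_\gamma:q\text{ decides }Z\}\text{ is dense in }\mathbb Q_\gamma\},$$
where dense means that every $q\in\mathbb Q_\gamma$ has such a condition $\le q$.

**Lemma 8.2.**

- (a) *$\mathfrak B_\gamma$ is a subalgebra of $\mathcal P(S)$, $F\subseteq\mathfrak B_\gamma$, and $A_q\in\mathfrak B_\gamma$ for $q\in\mathbb Q_\gamma$.*
- (b) *If $\gamma<\gamma'\le\kappa$, then $\mathfrak B_\gamma\subseteq\mathfrak B_{\gamma'}$.*
- (c) *$\bigcup_{\gamma<\kappa}\mathfrak B_\gamma=\mathcal P(S)$.*
- (d) *If $B\in\mathfrak B_\gamma\cap F^+$, $r_q=\emptyset$ and $\operatorname{dom}n_q\cap(\gamma\times\omega_1)=\emptyset$, then $B\cap A_q\in F^+$.*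

Part (c) says that every set is decided at some stage before $\kappa$, and part (d) that deciding sets of $\mathfrak B_\gamma$ does not harm the matrices with index $\ge\gamma$.

*Proof.* (a) Closure under complements is clear. Two dense downward closed sets have dense intersection, and a condition deciding $Z$ and $Z'$ decides $Z\cap Z'$. If $Z\in F$, every $q$ decides $Z$. Finally let $q,q'\in\mathbb Q_\gamma$; we need a condition in $\mathbb Q_\gamma$ below $q'$ deciding $A_q$. If they are compatible, $q\wedge q'\in\mathbb Q_\gamma$ is one, as $A_{q\wedge q'}\subseteq A_q$. If not, $A_{q'}\cap A_q$ is finite, so $(S\setminus A_{q'})\cup(S\setminus A_q)\in F$ and $q'$ itself decides $A_q$.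

(b) Let $Z\in\mathfrak B_\gamma$ and $q\in\mathbb Q_{\gamma'}$. Pick $q_0\le q{\restriction}\gamma$ in $\mathbb Q_\gamma$ deciding $Z$. The condition in (5) is in $\mathbb Q_{\gamma'}$, is below $q$, and decides $Z$ because it is below $q_0$.

(c) Let $Z\subseteq S$. First, the conditions deciding $Z$ are dense in $\mathbb Q$. Given $q$, one of $A_q\cap Z$, $A_q\setminus Z$ is in $F^+$. By Lemma 8.1 there is $q'$ with $A_{q'}\subseteq_F$ that set. Then $A_q\cap A_{q'}\in F^+$ is infinite, so $q,q'$ are compatible by Lemma 7.2, and $q\wedge q'\le q$ decides $Z$. Now let $W$ be a maximal antichain among the conditions deciding $Z$. By density, every $q\in\mathbb Q$ is compatible with some member of $W$. By Lemma 7.3, $|W|\le\omega_1<\kappa$. Each member of $W$ mentions finitely many first coordinates and $\kappa$ is regular, so $W\subseteq\mathbb Q_\gamma$ for some $\gamma<\kappa$. Any $q\in\mathbb Q_\gamma$ is compatible with some $w\in W$, and $q\wedge w\in\mathbb Q_\gamma$ decides $Z$. So $Z\in\mathfrak B_\gamma$.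

(d) By Lemma 8.1 pick $q_1$ with $A_{q_1}\subseteq_FB$, and pick $q_0\le q_1{\restriction}\gamma$ in $\mathbb Q_\gamma$ deciding $B$. By (5) there is $q_2\le q_0,q_1$. As $A_{q_2}\subseteq_FB$, not $A_{q_2}\subseteq_FS\setminus B$; since $A_{q_2}\subseteq A_{q_0}$, the decision of $q_0$ must be $A_{q_0}\subseteq_FB$. We have thus replaced $q_1$ by a condition that ignores the matrices with index $\ge\gamma$. Since $r_q=\emptyset$ and the first coordinates in $\operatorname{dom}n_{q_0}$ and $\operatorname{dom}n_q$ are disjoint, $q_0$ and $q$ are compatible. So $A_{q_0\wedge q}=A_{q_0}\cap A_q\subseteq_FB\cap A_q$, whence $B\cap A_q\in F^+$. $\blacksquare$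

**Step 3: one application of matrix $\gamma$.** This step turns the plan of Section 5 into a successor step. For $\gamma<\kappa$, $\alpha<\omega_1$ and a decreasing sequence $\vec V=\langle V_n:n<\omega\rangle$ of subsets of $S$ let
$$C(\gamma,\alpha,\vec V)=\{s\in C^\gamma_\alpha:\ s\in V_{u^\gamma_\alpha(s)}\}.$$

**Lemma 8.3.** *If all $V_n\in\mathfrak B_\gamma$, then $C:=C(\gamma,\alpha,\vec V)\in\mathfrak B_{\gamma+1}$.*

*Proof.* The set $C$ depends on infinitely many $V_n$, but below a suitable condition only on finitely many. Let $q\in\mathbb Q_{\gamma+1}$. If $A_q\cap C^\gamma_\alpha$ is finite, then $A_q\subseteq_FS\setminus C$, so $q$ decides $C$. Otherwise, by Lemma 7.4, take $q_1\le q$ in $\mathbb Q_{\gamma+1}$ with $(\gamma,\alpha)\in\operatorname{dom}n_{q_1}$, and let $N=n_{q_1}(\gamma,\alpha)$. Then $u^\gamma_\alpha\le N$ on $A_{q_1}$, so, with $A^{\gamma\alpha}_{-1}=\emptyset$,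
$$A_{q_1}\cap C=\bigcup_{m\le N}A_{q_1}\cap(A^{\gamma\alpha}_m\setminus A^{\gamma\alpha}_{m-1})\cap V_m\in\mathfrak B_{\gamma+1}$$
by Lemma 8.2(a),(b), because $A^{\gamma\alpha}_m=A_{(\emptyset,\{(\gamma,\alpha)\mapsto m\})}$. Some $q_2\le q_1$ in $\mathbb Q_{\gamma+1}$ decides $A_{q_1}\cap C$. As $A_{q_2}\subseteq A_{q_1}$, it decides $C$. $\blacksquare$

**Lemma 8.4.** *Let $\gamma<\kappa$ and let $p_\gamma\supseteq F$ be an ultrafilter of $\mathfrak B_\gamma$. Then*
$$p_\gamma\cup\{C(\gamma,\alpha,\vec V):\alpha<\omega_1,\ \vec V\text{ a decreasing sequence of members of }p_\gamma\}$$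
*has the finite intersection property.*

*Proof.* Let $B\in p_\gamma$ and let $(\alpha_i,\vec V^i)$, $i<m$, be given. Choose $n>e_\alpha(\beta)$ for all $\beta<\alpha$ in $\{\alpha_i:i<m\}$. Then $q=(\emptyset,\{(\gamma,\alpha_i)\mapsto n:i<m\})$ is a condition. The set $B'=B\cap\bigcap_iV^i_n$ is in $p_\gamma$, and $B'\in F^+$ because $F\subseteq p_\gamma$ excludes $S\setminus B'\in F$. By Lemma 8.2(d) there is $s\in B'\cap A_q$. Then $u^\gamma_{\alpha_i}(s)\le n$, so $s\in V^i_n\subseteq V^i_{u^\gamma_{\alpha_i}(s)}$ for each $i$, and $s\in B\cap\bigcap_iC(\gamma,\alpha_i,\vec V^i)$. $\blacksquare$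

## 9. The ultrafilter: proof of Theorem 2

**Step 1: the construction.** We build an increasing chain of ultrafilters $p_\gamma\supseteq F$ of $\mathfrak B_\gamma$. Let $p_0\supseteq F$ be any ultrafilter of $\mathfrak B_0$. Given $p_\gamma$, let $p_{\gamma+1}$ be an ultrafilter of $\mathfrak B_{\gamma+1}$ containing the family of Lemma 8.4, which is a subset of $\mathfrak B_{\gamma+1}$ by Lemmas 8.2(b) and 8.3. For limit $\gamma<\kappa$, the increasing union $\bigcup_{\beta<\gamma}p_\beta\subseteq\mathfrak B_\gamma$ has the finite intersection property; let $p_\gamma$ be an ultrafilter of $\mathfrak B_\gamma$ containing it. Put $p=\bigcup_{\gamma<\kappa}p_\gamma$. It has the finite intersection property, and by Lemma 8.2(c) it contains $Z$ or $S\setminus Z$ for every $Z\subseteq S$. So $p$ is an ultrafilter on $S$. It is nonprincipal since $F\subseteq p$ contains all cofinite sets. Also $p\cap\mathfrak B_\gamma=p_\gamma$, because $p_\gamma\subseteq p$ is an ultrafilter of $\mathfrak B_\gamma$. By regularity of $\kappa$,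
$$\text{any fewer than }\kappa\text{ members of }p\text{ lie in a common }p_\gamma,\ \gamma<\kappa.\tag{6}$$

**Step 2: $p$ is $\omega_2$-good.** We check Lemma 2.1 through Lemma 4.1. Let $f_1:[\omega_1]^{<\omega}\to p$ be antimonotone. It has at most $\omega_1<\kappa$ values, so by (6) there is $\gamma<\kappa$ with $f_1(\sigma)\in p_\gamma$ for all $\sigma$. Define $V^\alpha_n$ by (1); then $\vec V^\alpha$ is a decreasing sequence of members of $p_\gamma$. Put
$$C_\alpha=C(\gamma,\alpha,\vec V^\alpha)\in p_{\gamma+1}\subseteq p,\qquad u_\alpha=u^\gamma_\alpha{\restriction}C_\alpha.$$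
Condition 1 of Lemma 4.1 is the definition of $C(\gamma,\alpha,\vec V^\alpha)$. Condition 2 is Lemma 6.2, as $C_\delta\subseteq C^\gamma_\delta$. So $\bigcap_{\delta\in\sigma}C_\delta\subseteq^*f_1(\sigma)$ for all finite $\sigma\ne\emptyset$, and Lemma 2.1 applies.

**Step 3: the functions $u_\gamma$.** These will serve for the last two properties of $p$. The constant sequence $V_n=S$ shows $C^\gamma_\alpha\in p$ for all $\gamma<\kappa$, $\alpha<\omega_1$. Also $A^{\gamma\omega}_n\notin p$ for every $n$: pick $\beta<\omega$ with $e_\omega(\beta)\ge n$; then $A^{\gamma\omega}_n\cap C^\gamma_\beta$ is finite by Lemma 6.2, while $C^\gamma_\beta\in p$. Let $u_\gamma=u^\gamma_\omega$ on $C^\gamma_\omega$ and $u_\gamma=0$ elsewhere. Since $\{u_\gamma\ge n+1\}=C^\gamma_\omega\setminus A^{\gamma\omega}_n\in p$, the function $u_\gamma$ is $p$-infinite.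

**Step 4: $p$ is not a P-point.** We use the density of the $A_q$ modulo $F$. If $p$ were a P-point, Lemma 4.2 applied to $u_0$ (and intersecting with $C^0_\omega\in p$) would give $Z\in p$ with $Z\subseteq C^0_\omega$ and $Z\cap A^{0\omega}_n$ finite for all $n$. As $F\subseteq p$, $Z\in F^+$, so $A_q\subseteq_FZ$ for some $q$ by Lemma 8.1. Then $A_q\cap C^0_\omega\supseteq A_q\cap Z\in F^+$ is infinite. So by Lemma 7.4 there is $q_1\le q$ with $(0,\omega)\in\operatorname{dom}n_{q_1}$; let $n=n_{q_1}(0,\omega)$. Then $A_{q_1}\subseteq_FZ\cap A^{0\omega}_n$. As $A_{q_1}\in F^+$, the set $Z\cap A^{0\omega}_n$ is in $F^+$ and hence infinite, a contradiction.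

**Step 5: $\mathrm{lcf}(p)=\kappa$.** We show that the $u_\gamma$ eventually get below any small family. Given fewer than $\kappa$ many $p$-infinite functions $v$, the sets $\{v\ge n\}$ are fewer than $\kappa$ in number, so by (6) they all lie in one $p_\gamma$. For each such $v$ put $V_n=\{v\ge n\}$. Every $s\in C(\gamma,\omega,\vec V)\in p$ satisfies $v(s)\ge u^\gamma_\omega(s)=u_\gamma(s)$. So $u_\gamma\le_pv$ for all $v$ in the family. Applied to single functions, this shows that $\{u_\gamma:\gamma<\kappa\}$ is coinitial. No family of size less than $\kappa$ is coinitial: for the corresponding $\gamma$, the $p$-infinite function $\max(u_\gamma-1,0)$ is strictly below $u_\gamma$ on a member of $p$, and so strictly below every member of the family on a member of $p$.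

**Step 6: counting.** The sets $E_i$ let us choose $p_0$ in many ways. By Lemma 8.2(a), $E_i=A_{(\{(i,1)\},\emptyset)}\in\mathfrak B_0$. For each $\chi:\mathfrak c\to2$ the family
$$F\cup\{E_i:\chi(i)=1\}\cup\{S\setminus E_i:\chi(i)=0\}$$
has the finite intersection property, because $A_{(r,\emptyset)}\in F^+$ meets every member of $F$ for every finite $r\subseteq\chi$. So $p_0$ can be chosen to contain it, and different $\chi$ give different $p$. This yields $2^{\mathfrak c}=2^{2^\omega}$ points; there are no more ultrafilters than that on a countable set. $\blacksquare$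

## 10. CH or not CH: Theorem 1 and Theorem 3(b)

**Proof of Theorem 1.** If CH holds, there are $2^{2^\omega}$ P-points by Lemma 3.2, and they are $\omega_2$-good by Lemma 3.1. If CH fails, then $\omega_2\le\mathfrak c$ and $\omega_2$ is regular, so Theorem 2 applies with $\kappa=\omega_2$. $\blacksquare$

**Proof of Theorem 3(b).** If CH holds, then $\omega_2=(2^\omega)^+$, and by Theorem 3(a) every $\omega_2$-good point is a P-point. If CH fails, Theorem 2 with $\kappa=\omega_2$ gives $\omega_2$-good points that are not P-points. $\blacksquare$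

Together with Lemma 3.1, this shows that under CH the $\omega_2$-good points of $\mathbb N^*$ are exactly the P-points. If CH fails, there are always others.
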